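# Peak points and closed restriction algebras: a local peaking function that does not globalize

## 1. A peaking function with a pole inside the disc

Let $A$ be the disc algebra: the functions continuous on the closed unit disc $\overline{\mathbb D}$ and holomorphic inside. We regard it as a uniform algebra on $X=\overline{\mathbb D}$; its maximal ideal space is again $\overline{\mathbb D}$. The point $1$ is a peak point, since $(1+z)/2$ equals $1$ at $z=1$ and has modulus less than $1$ elsewhere on $\overline{\mathbb D}$.

Forget that function for a moment and work only near $1$, on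
$$N=\{z:\ |z|\le 1,\ |z-1|\le \tfrac12\},\qquad h(z)=\frac1z\Big(\frac{1+z}{2}\Big)^4 .$$

First, $h$ peaks at $1$ on $N$. Write $\rho=|z|$, so $\frac12\le\rho\le1$ on $N$. Since $|1+z|\le 1+\rho$, with equality only for $z=\rho$, we have $|h(z)|\le \frac1\rho\big(\frac{1+\rho}2\big)^4$. The logarithmic derivative of the right side is $\frac4{1+\rho}-\frac1\rho=\frac{3\rho-1}{\rho(1+\rho)}>0$ for $\rho\ge\frac12$. So the right side is strictly increasing on $[\frac12,1]$ and equals $1$ at $\rho=1$. Hence $|h|\le1$ on $N$, with equality only at $z=1$, where $h=1$.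

Second, $h$ is a uniform limit on $N$ of elements of $A$. Indeed $\frac1z=\sum_{n\ge0}(1-z)^n$, uniformly for $|z-1|\le\frac12$. So $h$ is the uniform limit on $N$ of the polynomials
$$h_L(z)=\Big(\frac{1+z}2\Big)^4\sum_{n<L}(1-z)^n .$$

Third, $h$ is not the restriction to $N$ of an element of $A$. If $f\in A$ agreed with $h$ on $N$, then $zf(z)=\big(\frac{1+z}2\big)^4$ on $N$, hence on $\mathbb D$ by the identity theorem, and $z=0$ would give $0=\frac1{16}$. The approximants feel this: $h_L(0)=L/16\to\infty$, although $h_L$ converges uniformly on $N$.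

So near a point one may have a peaking function that is only a limit of elements of $A$, and the approximants may blow up away from the point. In this example $1$ is a peak point for $A$ anyway. Must that always be so?

## 2. Restriction, closed restriction, and the two theorems of the talk

Throughout, $A$ is a uniform algebra on a compact Hausdorff space $X$: a uniformly closed subalgebra of $C(X)$ that contains the constants and separates points. Its maximal ideal space is $M_A\supseteq X$, and each $f\in A$ is identified with its Gelfand transform, a continuous function on $M_A$ with the same supremum norm. Measures are regular Borel measures.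

**Definition (restriction algebras).** For compact $N\subseteq M_A$, $A|_N=\{f|_N: f\in A\}$ with the supremum norm on $N$, and $A_N$ is the uniform closure of $A|_N$ in $C(N)$.

Since $A$ separates the points of $M_A$, the algebra $A_N$ is a uniform algebra on $N$. In Section 1, $h\in A_N$ but $h\notin A|_N$.

**Definition (peak point).** A point $x\in Y$ is a peak point for an algebra $B$ of functions on $Y$ if some $f\in B$ has $f(x)=1$ and $|f(y)|<1$ for all $y\in Y\setminus\{x\}$. The underlying set is $N$ for $A|_N$ and $A_N$, and $X$ for $A$.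

For $x\in X$, peaking on $X$ is equivalent to peaking on $M_A$. In particular, if $x_o$ is a peak point for $A$ and $N\ni x_o$, we may restrict a peaking function to $N$, so $x_o$ is a peak point for $A_N$. We are interested in the reverse direction.

**Rossi's theorem on local peak points.** Let $x_o\in X$ and let $N$ be a compact neighborhood of $x_o$ in $M_A$. If $x_o$ is a peak point for $A|_N$, then $x_o$ is a peak point for $A$.

The question is whether $A|_N$ may be replaced by $A_N$: if $x_o\in X$ is a peak point for $A_N$, where $N$ is a compact neighborhood of $x_o$ in $M_A$, must $x_o$ be a peak point for $A$?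

Two easy cases say yes. If $A|_N$ happens to be closed in $C(N)$, for instance if $A=C(X)$, then $A_N=A|_N$ and Rossi's theorem applies. If $A$ is the disc algebra on $X=\overline{\mathbb D}$ and $N$ is any compact neighborhood of $x_o$, there are two possibilities. If $|x_o|=1$, then $x_o$ is a peak point for $A$, by a rotation of $(1+z)/2$. If $|x_o|<1$, then $N$ contains a disc around $x_o$ on which every element of $A_N$ is holomorphic, and the maximum principle forbids peaking at $x_o$. In both cases the implication holds.

In general the answer is no. To state how badly it fails, we recall one notion.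

**Definition (Gleason parts).** For $x,y\in M_A$ let $\|x-y\|_{A^*}=\sup\{|g(x)-g(y)|: g\in A,\ \|g\|\le1\}\le 2$. The relation $\|x-y\|_{A^*}<2$ is an equivalence relation on $M_A$; its classes are the Gleason parts.

For example, in the disc algebra the open disc lies in one part. Suppose $|h_n(\tau)-h_n(\sigma)|\to2$ for some $\tau,\sigma\in\mathbb D$ and holomorphic $h_n$ on $\mathbb D$ with $|h_n|\le1$. A locally uniform limit $h$ of a subsequence has $|h|\le 1$ and $|h(\tau)-h(\sigma)|=2$, so $|h(\tau)|=1$. Then $h$ is constant by the maximum principle, contradicting $h(\tau)\ne h(\sigma)$.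

**Theorem A.** Let $0<\varepsilon\le1$. There are a uniform algebra $A$ on a compact metrizable space $X$ with $M_A=X$, an element $t\in A$, and points $x_o,y_o\in X$, $x_o\ne y_o$, with $t(x_o)=t(y_o)=0$, such that with $N=\{x\in M_A:|t(x)|\le\frac12\}$:

1. $x_o$ is a peak point for $A_N$;
2. $|g(x_o)-g(y_o)|\le\frac\varepsilon2\|g\|$ for all $g\in A$; hence $x_o$ is not a peak point for $A$.

Moreover the Gleason part of $x_o$ for $A$ contains a disc $\{y_\tau:|\tau|<1\}$ on which $t(y_\tau)=\tau$ and every $g\in A$ is analytic in $\tau$; this disc leaves $N$.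

Before building this algebra we push the natural positive argument as far as it goes. It proves the following, and it shows what a counterexample has to look like.

**Definition (Jensen measure).** A probability measure $\mu$ on $M_A$ is a Jensen measure for $x_o$ if $\log|g(x_o)|\le\int\log|g|\,d\mu$ for all $g\in A$.

The point mass $\delta_{x_o}$ is always one. For the disc algebra and $x_o=0$, normalized arc length on the unit circle is another, by Jensen's inequality.

**Theorem B.** Let $A$ be any uniform algebra, $N$ a compact neighborhood of $x_o\in X$ in $M_A$, and $x_o$ a peak point for $A_N$. Then: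

1. For every neighborhood $V$ of $x_o$ in $M_A$ and every $\eta>0$ there are $m\in\mathbb N$, $m\ge1$, and $g\in A$ with
$$g(x_o)=1,\qquad |g|\le e^{\eta m}\ \text{on }M_A,\qquad |g|\le e^{-m}\ \text{on }M_A\setminus V. \tag{1}$$
2. $\delta_{x_o}$ is the only Jensen measure for $x_o$ on $M_A$. In particular $x_o$ lies in the Shilov boundary of $A$.
3. If in part 1 the integers $m$ can be chosen $\le m_0$ with $m_0$ independent of $V$ and $\eta$, then $x_o$ is a peak point for $A$. By Theorem A this boundedness can fail.

## 3. Peak points through representing measures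

Let $B$ be a uniform algebra on a compact Hausdorff space $Y$. A probability measure $\mu$ on $Y$ represents $y\in Y$ if $f(y)=\int f\,d\mu$ for all $f\in B$. The textbook fact we need is the theorem of Bishop and Bishop–de Leeuw (Gamelin, *Uniform Algebras*, Ch. II §§11–12): if $\{y\}$ is a $G_\delta$ in $Y$ and $\delta_y$ is the only probability measure on $Y$ representing $y$, then $y$ is a peak point for $B$. When $Y$ is metrizable, every point is a $G_\delta$.

The next lemma turns this into a test that tolerates functions of norm larger than $1$, as long as the bounds are uniform. We use it once for each theorem.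

**Lemma 1.** Let $y\in Y$ and suppose there are constants $M\ge1$ and $0\le\beta<1$ such that for every neighborhood $V$ of $y$ in $Y$ there is $f\in B$ with $f(y)=1$, $|f|\le M$ on $Y$ and $|f|\le\beta$ on $Y\setminus V$. Then $\delta_y$ is the only probability measure representing $y$. If moreover $\{y\}$ is a $G_\delta$ in $Y$, then $y$ is a peak point for $B$.

**Proof.** Let $\mu$ represent $y$. For an open $V\ni y$ and $f$ as above, $1=\big|\int f\,d\mu\big|\le M\mu(V)+\beta$, so $\mu(V)\ge\alpha:=(1-\beta)/M>0$. By outer regularity $\mu(\{y\})\ge\alpha$. This holds for every representing measure. Suppose $\mu\ne\delta_y$ and put $a=\mu(\{y\})<1$. Then $\nu=(\mu-a\delta_y)/(1-a)$ is a probability measure, and $\int f\,d\nu=(f(y)-af(y))/(1-a)=f(y)$, so $\nu$ represents $y$. But $\nu(\{y\})=0<\alpha$, a contradiction. The last sentence is the theorem just recalled. $\square$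

## 4. Extending the approximants past $N$: proof of Theorem B

Let $f\in A_N$ peak at $x_o$. The first thing to try is to approximate a power of $f$ by some $h\in A$. Then $h$ nearly peaks on $N$, but "nearly" is not the hypothesis of Rossi's theorem, and outside $N$ nothing is known about $h$: in Section 1 the approximants satisfied $h_L(0)=L/16$. The remedy is to work with $\log|h|$, which can be cut off from below and so extended past $N$ by a constant. The price is that one must then return from a function of the type $\log|h|$ to an element of $A$.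

Two standard facts are used, for a uniform algebra $B$ with Shilov boundary $\partial B$.

- **Rossi's local maximum modulus principle** (Gamelin, *Uniform Algebras*, Ch. III §8). If $W\subseteq M_B$ is open, nonempty and disjoint from $\partial B$, then its boundary $bW$ is nonempty and $|g|\le\max_{bW}|g|$ on $W$ for all $g\in B$. (That $bW\neq\emptyset$ is also clear from Shilov's idempotent theorem: otherwise the characteristic function of $W$ would be an element of $B$ vanishing on $\partial B$, hence zero.)
- **Bishop's theorem on Jensen measures** (Gamelin, *Uniform Algebras*, Ch. II). Every point of $M_B$ has a Jensen measure supported on $\partial B$.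

### Proof of part 1

We may assume $0<\eta\le1$, since for larger $\eta$ the choice made for $\eta=1$ will do. We may also shrink $V$ to be open with $\overline V\subset\operatorname{int}N$, since this only enlarges $M_A\setminus V$. Put $\kappa=\eta/3$ and $c=1+2\kappa$.

**Step 1: an element of $A$ that nearly peaks on $N$, and a global substitute for its logarithm.** As $N\setminus V$ is compact and does not contain $x_o$, some power $f^n$ satisfies $|f^n|<\frac12e^{-c}$ on $N\setminus V$, while $|f^n|\le1$ on $N$ and $f^n(x_o)=1$. An element $h\in A$ close enough to $f^n$ uniformly on $N$ satisfies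
$$|h|<e^{-c}\ \text{on }N\setminus V,\qquad |h|\le e^\kappa\ \text{on }N,\qquad |h(x_o)|\ge e^{-\kappa}.$$
Define $v=\max(\log|h|,-c)$ on $N$ and $v=-c$ on $M_A\setminus N$. Then $v=-c$ off $V$. On the open set $\operatorname{int}N$ the function $v$ is continuous, and on the open set $M_A\setminus\overline V$ it is constant. These two sets cover $M_A$, so $v$ is continuous on $M_A$. Also $-c\le v\le\kappa$ everywhere and $v(x_o)\ge-\kappa$.

**Step 2: encode $v$ in a uniform algebra with one more variable.** Let
$$Y=\{(p,\zeta)\in M_A\times\mathbb C:\ |\zeta|\le e^{-v(p)}\},$$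
a compact set since $v$ is continuous and bounded. Let $\mathcal B$ be the closure in $C(Y)$ of the algebra $A[\zeta]$ of polynomials in $\zeta$ with coefficients in $A$; it is a uniform algebra on $Y$. A homomorphism $\varphi\in M_{\mathcal B}$ restricts to a homomorphism of $A$, that is, to evaluation at a point $p\in M_A$. With $\zeta_0=\varphi(\zeta)$ we get $\varphi(P)=P(p,\zeta_0)$ for $P\in A[\zeta]$, and $|\varphi(P)|\le\|P\|_Y$. Conversely, a point $(p,\zeta_0)$ with $|P(p,\zeta_0)|\le\|P\|_Y$ for all $P\in A[\zeta]$ defines a homomorphism of $\mathcal B$. The correspondence is a continuous bijection of compact Hausdorff spaces, so $M_{\mathcal B}$ is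
$$\hat Y=\{(p,\zeta)\in M_A\times\mathbb C:\ |P(p,\zeta)|\le\|P\|_Y\ \text{ for all }P\in A[\zeta]\}\supseteq Y .$$
The Shilov boundary of $\mathcal B$ lies in $Y$, because $Y$ is closed in $\hat Y$ and every element of $\mathcal B$ attains its norm there.

**Step 3: $\hat Y=Y$.** This step makes the extension of $v$ past $N$ legitimate. Suppose that
$$W=\hat Y\setminus Y=\{(p,\zeta)\in\hat Y:\ |\zeta|e^{v(p)}>1\}$$
is nonempty. It is open in $\hat Y$ and disjoint from the Shilov boundary. Since $v\ge-c$, we have $|\zeta|\le e^c$ on $Y$, hence on $\hat Y$. So at a point of $W$ we have $e^{v(p)}>1/|\zeta|\ge e^{-c}$, that is, $v(p)>-c$. Therefore $p\in V$ and $v(p)=\log|h(p)|$, and so $|\zeta h(p)|>1$ on $W$. At a point of $bW$ we have $|\zeta|e^{v(p)}\ge1$ by continuity and $|\zeta|e^{v(p)}\le1$ because the point is not in $W$. Moreover $p\in\overline V\subset N$, so $\log|h(p)|\le v(p)$ and $|\zeta h(p)|\le|\zeta|e^{v(p)}=1$. The local maximum modulus principle, applied to $\zeta h\in\mathcal B$, gives $|\zeta h|\le1$ on $W$, a contradiction. So $W=\emptyset$.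

**Step 4: return to $A$ by reading off Taylor coefficients in $\zeta$.** Choose $\zeta_0$ with $-v(x_o)<\log|\zeta_0|\le-v(x_o)+\kappa$. Then $(x_o,\zeta_0)\notin Y=\hat Y$, so after scaling there is $P\in A[\zeta]$, of degree $D$ in $\zeta$, with $\|P\|_Y\le1<|P(x_o,\zeta_0)|$. Write $P^n=\sum_{j\le nD}g_j\zeta^j$ with $g_j\in A$ (depending on $n$). For each $p\in M_A$ the polynomial $\zeta\mapsto P^n(p,\zeta)$ is bounded by $1$ on $|\zeta|\le e^{-v(p)}$, so Cauchy's estimate gives
$$|g_j|\le e^{jv}\quad\text{on }M_A.$$
On the other hand $\sum_{j\le nD}|g_j(x_o)||\zeta_0|^j\ge|P(x_o,\zeta_0)|^n$. The right side grows exponentially in $n$, while the left side has $nD+1$ terms. So for large $n$ some $j$ has $|g_j(x_o)||\zeta_0|^j>1$, and $j\ge1$ because $|g_0|\le1$. Put $m=j$. Then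
$$\tfrac1m\log|g_m|\le v\ \text{ on }M_A,\qquad \tfrac1m\log|g_m(x_o)|>-\log|\zeta_0|\ge v(x_o)-\kappa\ge-2\kappa .$$
Let $g=g_m/g_m(x_o)$. Then $|g|\le e^{m(v+2\kappa)}$. Since $v\le\kappa$ everywhere, $|g|\le e^{3\kappa m}=e^{\eta m}$ on $M_A$. Since $v=-c$ off $V$, $|g|\le e^{(2\kappa-c)m}=e^{-m}$ there. This is (1). $\square$

### Proof of parts 2 and 3

**Part 2.** Let $\mu$ be a Jensen measure for $x_o$, and let $g,m$ be as in (1). Then
$$0=\tfrac1m\log|g(x_o)|\le\tfrac1m\int\log|g|\,d\mu\le\eta-\mu(M_A\setminus V).$$
Letting $\eta\to0$ gives $\mu(M_A\setminus V)=0$ for every open $V\ni x_o$, and by regularity $\mu=\delta_{x_o}$. By Bishop's theorem $x_o$ has a Jensen measure supported on the Shilov boundary. That measure is $\delta_{x_o}$, so $x_o$ lies in the Shilov boundary. $\square$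

**Part 3.** Suppose always $m\le m_0$, and take $\eta=1/m_0$ in (1). Then for every neighborhood $V$ there is $g\in A$ with $g(x_o)=1$, $|g|\le e^{m/m_0}\le e$ on $M_A$, and $|g|\le e^{-m}\le e^{-1}$ off $V$. Restricted to $X$, this is the hypothesis of Lemma 1 with $M=e$ and $\beta=e^{-1}$. It remains to see that $\{x_o\}$ is a $G_\delta$ in $X$. If $f\in A_N$ peaks at $x_o$, then $\{x_o\}=\bigcap_n\{p\in\operatorname{int}N:|f(p)|>1-\frac1n\}$, an intersection of open subsets of $M_A$. So $x_o$ is a peak point for $A$. Once Theorem A is proved, it supplies an algebra in which the hypothesis of Theorem B holds and the conclusion of part 3 fails, so there the exponents $m$ are necessarily unbounded. $\square$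

Here the positive approach stops. In (1) the bound on $M_A$ is $e^{\eta m}$, and nothing controls $m$. We would like to use the $m$-th root of $g$, which has the right size, but the root need not belong to $A$. For a counterexample we should therefore look for elements $G_k\in A$ whose $m_k$-th roots are available on $N$ but unusable on $M_A$.

## 5. One circle of poles: a computation in $\mathbb C^3$

Here is the mechanism in its smallest form. Fix $\frac12<s<r<1$, $m\ge4$, a large $R>1$, and
$$d(t)=1-(t/s)^n,\qquad\text{with } n \text{ so large that } (r/s)^n-1\ge(32R)^m .$$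
Note that $d$ has no zeros on $|t|\le\frac12$, has $n$ zeros on $|t|=s$, is huge on $|t|=r$, and $d(0)=1$. Let $X_1\subset\mathbb C^3$ be the compact set
$$|t|\le1,\qquad d(t)\,G=F^m,\qquad|G|\le2^m,\qquad|tG|\le32^{-m},$$
and let $A_1$ be the closure of the polynomials in $C(X_1)$. Compare the points $P=(0,1,1)$ and $Q=(0,0,0)$ of $X_1$.

**On $|t|\le\frac12$ the function $F$ tells $P$ from $Q$ cheaply.** There $0<|d|\le2$, so $|F|^m\le2\cdot2^m$ and $|F|\le4$, while $F(P)=1$ and $F(Q)=0$. Moreover, where $|F|\ge\frac18$ we have $|G|=|F|^m/|d|\ge\frac12 8^{-m}$, so $|t|\le32^{-m}/|G|\le2\cdot4^{-m}$. So $F$ is small on this part of $X_1$ unless $t$ is very small.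

**On all of $X_1$ no element of $A_1$ of norm $1$ tells $P$ from $Q$ well.** Let $g$ be a polynomial in $t,F,G$ with $\|g\|_{X_1}\le1$. Substitute $G=F^m/d(t)$ and write
$$\Phi(t,F)=g(t,F,F^m/d(t))=\sum_{l\ge0}g_l(t)F^l,\qquad g(P)-g(Q)=\Phi(0,1)-\Phi(0,0)=\sum_{l\ge1}g_l(0).$$
For $l\ge m$: the points $(0,F,F^m)$ with $|F|\le2$ lie in $X_1$, so Cauchy's estimate gives $|g_l(0)|\le2^{-l}$, and these terms sum to at most $2^{1-m}$.

For $1\le l<m$: a monomial $F^aG^b$ contributes $F^{a+bm}d^{-b}$, so only $b=0$ occurs and $g_l$ is a polynomial in $t$, with no pole. If $|t|=r$ and $|F|\le R$, then $|F^m/d(t)|\le R^m/(32R)^m=32^{-m}$, so $(t,F,F^m/d(t))\in X_1$. Cauchy's estimate gives $|g_l(t)|\le R^{-l}$ on $|t|=r$, and the maximum principle gives $|g_l(0)|\le R^{-l}$. In total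
$$|g(P)-g(Q)|\le2^{1-m}+\frac1{R-1}.$$

So the low powers of $F$ cross the circle of poles, where $F$ is free to be enormous, and the maximum principle makes their coefficients tiny at $t=0$. The high powers can hide behind $G$, but they are small because $|F|\le 2$ is allowed at $t=0$.

To obtain a peak point on $N$ we need infinitely many functions $F_k$, each bounded by $4$ on $N$, equal to $1$ at $x_o$, and small off a set that shrinks to $x_o$. So we use a chain $P_0,P_1,P_2,\dots\to x_o$, where $F_1=\dots=F_k=1$ at $P_k$, and force $F_k$ to be small on $N$ unless $t\approx0$ and $F_j\approx1$ for $j<k$. The force will be the conditions $|tG_k|\le32^{-m_k}$ and $|(F_j-1)G_k|\le32^{-m_k}$.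

This creates a new difficulty at stage $k\ge2$. We must bound coefficients $g_l(0,1,\dots,1)$, but we cannot move $t$ from $0$ to the circle $|t|=r_k$ while keeping $F_j=1$ for some $j<k$. With $r_k<s_j$ we would have $|d_j(t)|\le2$, hence $|tG_j|\ge r_k/2\ge\frac14>32^{-m_j}$, and the point is not in the space. What we can do is move $t$ while all $F_j$, $j<k$, are very small, say $|F_j|\le c_k$. That makes $g_l$ tiny at $t=0$ for small $F_j$. Then at $t=0$ we raise the variables $F_1,\dots,F_{k-1}$ to the value $1$ one at a time, by Hadamard's three circles theorem. Each raising replaces a bound $R_k^{-1}$ by a power of it, but $R_k$ is chosen after all the exponents are known.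

## 6. The algebra

**Step 1: the parameters.** Choose an integer $E\ge0$ with $2^{-E}\le\varepsilon$. For $k\ge1$ put
$$s_0=1,\qquad s_k=\tfrac12+2^{-k-1},\qquad r_k=\tfrac12(s_k+s_{k-1}),\qquad m_k=k+3+E .$$
Then $\frac12<s_k<r_k<s_{k-1}$, and
$$2^{1-m_k}\le\varepsilon2^{-k-2}. \tag{2}$$
Let $d_k(t)=1-(t/s_k)^{n_k}$, whose zeros lie on $|t|=s_k$. The exponents $n_k\in\mathbb N$ are chosen inductively. Given $n_1,\dots,n_{k-1}$, choose in this order:

- $c_k\in(0,\frac1{96}]$ with
$$c_k^{m_j}\le\tfrac12\,32^{-m_j}\min_{|t|\le r_k}|d_j(t)|\qquad(1\le j<k). \tag{3}$$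
This is possible since the zeros of $d_j$ lie on $|t|=s_j\ge s_{k-1}>r_k$, so the minimum is positive. Put $\theta_k=\dfrac{\log2}{\log(2/c_k)}\in(0,1)$.
- $R_k\ge1$ with
$$m_k\,64^{m_k}\,R_k^{-\theta_k^{\,k-1}}\le\varepsilon2^{-k-2}. \tag{4}$$
This is possible since $\theta_k^{\,k-1}>0$.
- $n_k$ so large that
$$(r_k/s_k)^{n_k}-1\ge2(32R_k)^{m_k}. \tag{5}$$
This is possible since $r_k>s_k$.

**Step 2: the space and the algebra.** In $\mathbb C^{\mathbb N}$ with coordinates $t,F_1,G_1,F_2,G_2,\dots$, let $X$ be the set of points with $|t|\le1$ and, for all $k\ge1$,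
$$d_k(t)G_k=F_k^{m_k},\quad|G_k|\le2^{m_k},\quad|tG_k|\le32^{-m_k},\quad|(F_j-1)G_k|\le32^{-m_k}\ (1\le j<k). \tag{6}$$
All coordinates are bounded on $X$: this is stated for $t$ and $G_k$, and $|F_k|^{m_k}\le2^{m_k}\max_{|t|\le1}|d_k|$. So $X$ is a closed subset of a countable product of closed discs, and is compact and metrizable. Let $A$ be the uniform closure in $C(X)$ of the polynomials in finitely many of the coordinates. It contains the constants and separates points, so it is a uniform algebra on $X$.

**Step 3: $M_A=X$.** This ensures that the neighborhood $N$ in $M_A$ contains nothing hidden. Let $\varphi\in M_A$ and let $a$ be the point with coordinates $\varphi(t),\varphi(F_k),\varphi(G_k)$. Every defining condition of $X$ has the form $|p|\le C$ with $p$ a polynomial in the coordinates and $C\ge0$; an equation is the case $C=0$. Since $|p(a)|=|\varphi(p)|\le\|p\|_X\le C$, we get $a\in X$. Thus $\varphi$ is evaluation at $a$ on polynomials, hence on $A$ by density. The Gelfand topology is the topology of $X$, since $X\to M_A$ is a continuous bijection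 of compact Hausdorff spaces.

**Step 4: the points.** For $k\ge0$ let $P_k$ be the point with $t=0$, with $F_j=G_j=1$ for $j\le k$, and with $F_j=G_j=0$ for $j>k$. Since $d_j(0)=1$, the equations in (6) hold, and the bounds on $G_j$ and $tG_j$ are clear. For $j<i$ we have $(F_j-1)G_i=0$: either $i\le k$ and then $F_j=1$, or $i>k$ and then $G_i=0$. So $P_k\in X$. In the same way
$$x_o:=(t=0,\ F_j=G_j=1\text{ for all }j)\in X,$$
and $P_k\to x_o$ coordinatewise. Put $y_o:=P_0$, the origin; then $x_o\ne y_o$ and $t(x_o)=t(y_o)=0$. Finally, for $|\tau|\le1$ the point $y_\tau:=(t=\tau,\ F_j=G_j=0\text{ for all }j)$ lies in $X$, and $y_0=y_o$.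

Put $N=\{x\in X:|t(x)|\le\frac12\}$. It is compact and contains the open set $\{|t|<\frac12\}\ni x_o$.

## 7. $x_o$ is a peak point for $A_N$

The plan is to apply Lemma 1 to $B=A_N$ on $Y=N$, with the functions $F_k|_N$.

**Step 1: size of $F_k$ on $N$.** On $N$ we have $|t|\le\frac12<s_k$, so $0<|d_k(t)|\le2$. Hence $|F_k|^{m_k}=|d_k||G_k|\le2\cdot2^{m_k}$, and $|F_k|\le4$. Also $F_k(x_o)=1$.

**Step 2: where $F_k$ is not small.** Let $U_k=\{p\in N:|F_k(p)|\ge\frac18\}$. On $U_k$ we have $|G_k|=|F_k|^{m_k}/|d_k|\ge\frac12 8^{-m_k}$. The last two conditions in (6) then give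
$$|t|\le\frac{32^{-m_k}}{|G_k|}\le2\cdot4^{-m_k},\qquad|F_j-1|\le2\cdot4^{-m_k}\quad(j<k)\qquad\text{on }U_k. \tag{7}$$

**Step 3: the sets $U_k$ shrink to $x_o$.** We show that every neighborhood $V$ of $x_o$ in $N$ contains $U_k$ for all large $k$. If not, there are infinitely many $k$ with points $p_k\in U_k\setminus V$. As $m_k\to\infty$, (7) shows that along these $k$ we have $t(p_k)\to0$ and $F_j(p_k)\to1$ for each fixed $j$. On $N$, $G_j=F_j^{m_j}/d_j(t)$, so also $G_j(p_k)\to1/d_j(0)=1$. All coordinates converge to those of $x_o$, so $p_k\to x_o$, contradicting $p_k\notin V$.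

**Step 4: conclusion.** Given $V$, choose $k$ with $U_k\subset V$. Then $f=F_k|_N\in A_N$ satisfies $f(x_o)=1$, $|f|\le4$ on $N$, and $|f|<\frac18$ on $N\setminus V$. Lemma 1 with $M=4$ and $\beta=\frac18$ applies. Since $N$ is metrizable, $\{x_o\}$ is a $G_\delta$, so $x_o$ is a peak point for $A_N$. This is part 1 of Theorem A. $\square$

## 8. Consecutive points of the chain are close for $A$

**Proposition 2.** If $g$ is a polynomial in the coordinates and $\|g\|_X\le1$, then
$$|g(P_k)-g(P_{k-1})|\le\varepsilon2^{-k-1}\qquad(k\ge1).$$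

Fix $k$ and $g$, and write $c=c_k$, $\theta=\theta_k$.

**Step 1: expand in powers of $F_k$.** As in Section 5, we isolate the coefficients that carry the difference. In $g$ put $F_j=G_j=0$ for $j>k$ and $G_j=F_j^{m_j}/d_j(t)$ for $j\le k$. This gives
$$\Phi(t,F_1,\dots,F_k)=\sum_{l\ge0}g_l(t,F_1,\dots,F_{k-1})F_k^l,$$
a finite sum, polynomial in the $F$'s, with coefficients rational in $t$ whose denominators are products of powers of $d_1,\dots,d_k$. At a point of $X$ that has $d_j(t)\ne0$ for $j\le k$ and $F_j=G_j=0$ for $j>k$, the value of $g$ is the value of $\Phi$. Since $d_j(0)=1$,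
$$g(P_k)-g(P_{k-1})=\Phi(0,1,\dots,1,1)-\Phi(0,1,\dots,1,0)=\sum_{l\ge1}g_l(0,1,\dots,1). \tag{8}$$
A factor $F_k^aG_k^b$ of a monomial of $g$ becomes $F_k^{a+bm_k}d_k^{-b}$. So for $l<m_k$ only $b=0$ contributes to $g_l$, and $g_l$ does not involve $d_k$. The zeros of $d_j$ for $j<k$ lie on $|t|=s_j\ge s_{k-1}$. Hence
$$\text{for }l<m_k,\ g_l\text{ is holomorphic in }\{|t|<s_{k-1}\}\times\mathbb C^{k-1}. \tag{9}$$

**Step 2: the high powers, $l\ge m_k$.** Here the bound $|G_k|\le2^{m_k}$ leaves enough room. Consider the points with $t=0$, $F_j=G_j=1$ for $j<k$, $|F_k|\le2$, $G_k=F_k^{m_k}$, and zeros beyond. They lie in $X$: $|G_k|\le2^{m_k}$, all $tG_i$ vanish, and $(F_j-1)G_i=0$ for $j<i$, because $F_j=1$ if $i\le k$ and $G_i=0$ if $i>k$. So $|\Phi(0,1,\dots,1,F_k)|\le1$ for $|F_k|\le2$, and Cauchy's estimate gives $|g_l(0,1,\dots,1)|\le2^{-l}$. By (2),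
$$\sum_{l\ge m_k}|g_l(0,1,\dots,1)|\le2^{1-m_k}\le\varepsilon2^{-k-2}. \tag{10}$$

From now on fix $l$ with $1\le l<m_k$ and write $H=g_l$.

**Step 3: $H$ is tiny on the circle $|t|=r_k$ when the earlier variables are small.** We show
$$|t|=r_k,\ |F_j|\le c\ (j<k)\quad\Longrightarrow\quad|H(t,F_1,\dots,F_{k-1})|\le R_k^{-l}\le R_k^{-1}. \tag{11}$$
For such $t$ and $F_j$, and for $|F_k|\le R_k$, consider the point with $G_j=F_j^{m_j}/d_j(t)$ for $j\le k$ and zeros beyond. It is well defined: $d_j(t)\ne0$ for $j<k$ because $r_k<s_j$, and $|d_k(t)|\ge(r_k/s_k)^{n_k}-1>0$. It lies in $X$, as follows. For $j<k$, (3) gives $|G_j|\le\frac12 32^{-m_j}$. By (5), $|G_k|\le R_k^{m_k}/\big(2(32R_k)^{m_k}\big)=\frac12 32^{-m_k}$. So for every $i\le k$ we have $|G_i|\le2^{m_i}$ and $|tG_i|\le32^{-m_i}$. For $a<i\le k$ we have $a<k$, so $|F_a-1|\le1+c\le2$ and $|(F_a-1)G_i|\le32^{-m_i}$. For $i>k$ all conditions are trivial because $G_i=0$; in particular the possibly huge $F_k$ does no harm. So $|\Phi|\le1$ for $|F_k|\le R_k$, and Cauchy's estimate in $F_k$ gives (11).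

**Step 4: a crude bound for $H$ at $t=0$ while one variable is being raised.** The three circles theorem needs some bound on the large circle. We show that for $1\le j\le k-1$,
$$t=0,\ F_1=\dots=F_{j-1}=1,\ |F_j|\le2,\ |F_i|\le c\ (j<i<k)\ \Longrightarrow\ |H|\le64^l\le B:=64^{m_k}. \tag{12}$$
For such values and $|F_k|\le\frac1{64}$, consider the point with $G_i=F_i^{m_i}$ for $i\le k$ (recall $d_i(0)=1$) and zeros beyond. It lies in $X$:

- $tG_i=0$ for all $i$.
- For $i\le j$: $|G_i|\le2^{m_i}$, and $(F_a-1)G_i=0$ for $a<i$, since $a<j$ and so $F_a=1$.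
- For $j<i<k$: $|G_i|\le c^{m_i}\le96^{-m_i}\le2^{m_i}$, and $|F_a-1|\le3$ for $a<i$, so $|(F_a-1)G_i|\le3\cdot96^{-m_i}\le32^{-m_i}$.
- For $i=k$: $|G_k|\le64^{-m_k}\le2^{m_k}$, and $|F_a-1|\le3$ for $a<k$, so $|(F_a-1)G_k|\le3\cdot64^{-m_k}\le32^{-m_k}$, because $2^{m_k}\ge3$.
- For $i>k$: $G_i=0$.

So $|\Phi|\le1$ for $|F_k|\le\frac1{64}$, and Cauchy's estimate in $F_k$ gives (12).

**Step 5: move $t$ to $0$, then raise $F_1,\dots,F_{k-1}$ to $1$ in turn.** For $0\le j\le k-1$ let
$$a_j=\sup\big\{|H(0,\underbrace{1,\dots,1}_{j},F_{j+1},\dots,F_{k-1})|:\ |F_i|\le c\ \text{ for }j<i<k\big\}.$$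
For $j=0$: fix $F_1,\dots,F_{k-1}$ of modulus at most $c$. By (9), $H$ is holomorphic in $t$ on a neighborhood of $|t|\le r_k$, since $r_k<s_{k-1}$. The maximum principle and (11) give $a_0\le R_k^{-1}$.

For $1\le j\le k-1$: fix $F_i$ with $|F_i|\le c$ for $j<i<k$ and consider the polynomial $\psi(F_j)=H(0,1,\dots,1,F_j,F_{j+1},\dots,F_{k-1})$. By definition $|\psi|\le a_{j-1}$ on $|F_j|\le c$, and $|\psi|\le B$ on $|F_j|\le2$ by (12). Hadamard's three circles theorem with radii $c<1<2$ gives
$$|\psi(1)|\le a_{j-1}^{\theta}B^{1-\theta},\qquad\theta=\frac{\log2}{\log(2/c)};$$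
if $a_{j-1}=0$ then $\psi\equiv0$ and this is trivial. Taking the supremum, $a_j\le a_{j-1}^\theta B^{1-\theta}$. By induction $a_j\le R_k^{-\theta^j}B^{1-\theta^j}$: the case $j=0$ is done, and $\big(R_k^{-\theta^{j-1}}B^{1-\theta^{j-1}}\big)^\theta B^{1-\theta}=R_k^{-\theta^j}B^{1-\theta^j}$. For $j=k-1$, since $B\ge1$,
$$|g_l(0,1,\dots,1)|=a_{k-1}\le R_k^{-\theta^{k-1}}\,64^{m_k}. \tag{13}$$

**Step 6: add up.** There are fewer than $m_k$ values of $l$ with $1\le l<m_k$, so (13) and (4) bound their sum by $m_k64^{m_k}R_k^{-\theta_k^{\,k-1}}\le\varepsilon2^{-k-2}$. Together with (10) and (8), $|g(P_k)-g(P_{k-1})|\le2\cdot\varepsilon2^{-k-2}=\varepsilon2^{-k-1}$. $\square$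

## 9. The limit point, and the disc in its Gleason part

**Step 1: from the chain to $x_o$.** Let $g$ be a polynomial in the coordinates. Scaling Proposition 2 and summing over $k=1,\dots,n$ gives $|g(P_n)-g(P_0)|\le\frac\varepsilon2\|g\|$. Let $n\to\infty$; since $P_n\to x_o$, $P_0=y_o$, and polynomials are dense in $A$,
$$|g(x_o)-g(y_o)|\le\frac\varepsilon2\|g\|\qquad(g\in A). \tag{14}$$

**Step 2: $x_o$ is not a peak point for $A$.** Suppose $f\in A$ peaks at $x_o$. Then $\|f^n\|=1$, and (14) for $g=f^n$ gives $|1-f(y_o)^n|\le\frac\varepsilon2\le\frac12$ for all $n$. But $y_o\ne x_o$, so $|f(y_o)|<1$ and $f(y_o)^n\to0$, which yields $1\le\frac12$, a contradiction. This proves part 2 of Theorem A.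

**Step 3: the disc.** On the points $y_\tau$ we have $t(y_\tau)=\tau$, and a polynomial in the coordinates becomes a polynomial in $\tau$. So for $g\in A$ the function $\tau\mapsto g(y_\tau)$ is a uniform limit of polynomials on $|\tau|\le1$, hence analytic in $|\tau|<1$ and bounded there by $\|g\|$. By the normal-families argument of Section 2, any two points $y_\tau,y_\sigma$ with $|\tau|,|\sigma|<1$ satisfy $\|y_\tau-y_\sigma\|_{A^*}<2$, so the disc lies in one Gleason part. By (14), $\|x_o-y_o\|_{A^*}\le\frac\varepsilon2<2$ and $y_o=y_0$, so this is the part of $x_o$. The points $y_\tau$ with $\frac12<|\tau|<1$ are not in $N$. This completes the proof of Theorem A, and with it the last sentence of Theorem B. $\square$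

So the implication asked about in Section 2 is false: $x_o$ is a peak point for $A_N$ and not for $A$.

**Remark (other radii).** Let $0<\rho<1$. Replace $s_k$ by $\rho+(1-\rho)2^{-k}$, which still gives $s_0=1$, and let $N=\{|t|\le\rho\}$. The construction and Sections 8 and 9 used only that $s_0=1$ and that $s_k$ is positive and strictly decreasing, so that $s_k<r_k<s_{k-1}\le1$. Section 7 used only that $|t|<s_k$ on $N$, which holds since $s_k>\rho$. So the same conclusions hold for this $N$.
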